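# A regular ring whose left and right Ziegler spectra have different $T_0$-quotients

Rings are associative with $1$, modules are unital, "ideal" means two-sided ideal, and we work in ZFC. The letter $K$ always denotes a field.

## 1. Regular rings for which left and right agree

### 1.1 Two spectra with the same lattice of open sets

Let $R$ be a ring. A **pp condition** in one free variable $x$ for left $R$-modules is a condition
$$\exists\, y\ \ (ax=By),$$
where $a$ is a column with entries in $R$, $B$ is a matrix over $R$, and $y$ is a column of variables. For a left module $M$, $\phi(M)$ denotes the subgroup of all $x\in M$ that satisfy $\phi$. For right modules one writes $\exists y\,(xa=yB)$, with rows. Over $\mathbb Z$, for instance, $\exists y\,(x=2y)$ defines $2M$, and $2x=0$ defines the elements killed by $2$.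

A short exact sequence is *pure* if it stays exact after tensoring with any module on the other side. A module is *pure-injective* if homomorphisms into it extend along pure embeddings.

**Definition (Ziegler spectrum).** The points of $\mathrm{Zg}_R$ are the isomorphism classes of indecomposable pure-injective right $R$-modules. A basis of open sets is given by
$$(\phi/\psi)=\{M:\phi(M)\supsetneq(\phi\wedge\psi)(M)\},$$
with $\phi,\psi$ pp conditions for right modules. The left spectrum ${}_R\mathrm{Zg}$ is defined in the same way with left modules.

For $R=K$ the only point is $K$ itself. For a commutative ring the two spectra are literally the same space.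

Two points of a space are *topologically indistinguishable* if they have the same open neighborhoods. Identifying such points gives the $T_0$-*quotient*. For example, two points whose only neighborhood is the whole two-point space become one point. The open sets of a space are exactly the preimages of the open sets of its $T_0$-quotient. We call a point *dense* if it lies in every nonempty open set. So a point is dense if and only if its image in the $T_0$-quotient is dense.

The following is known.

* (i) For every ring $R$ the lattices of open sets of $\mathrm{Zg}_R$ and ${}_R\mathrm{Zg}$ are isomorphic (as complete Heyting algebras), by a bijection that respects intersections and arbitrary unions. It sends $(\phi/\psi)$ to $(D\psi/D\phi)$, where $D$ is elementary duality between pp conditions for right and for left modules.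
* (ii) If $R$ is countable, the $T_0$-quotients of $\mathrm{Zg}_R$ and ${}_R\mathrm{Zg}$ are homeomorphic. The same is known over many other rings.

We ask: are the two $T_0$-quotients homeomorphic for *every* ring $R$?

An isomorphism of lattices of open sets need not come from a map of points, even between $T_0$-spaces. Let $X=\{0,1,2,\dots\}$ have the open sets $\emptyset$ and $[n,\infty)$, and let $X'=X\cup\{\infty\}$ have the open sets $\emptyset$ and $[n,\infty]$. Both spaces are $T_0$, and $[n,\infty)\mapsto[n,\infty]$ induces an isomorphism of lattices. But $\infty$ is a dense point of $X'$, while $X$ has no dense point, because $n\notin[n+1,\infty)$. Keep this example in mind.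

### 1.2 Over a regular ring, open sets are ideals

A ring $R$ is *(von Neumann) regular* if every $a\in R$ has some $b$ with $aba=a$. We use these textbook facts about a regular ring: finitely generated one-sided ideals are generated by idempotents, matrix rings over $R$ are regular, $J(R)=0$, and all modules are flat. Flatness makes every short exact sequence pure, so pure-injective means injective. A module is *uniform* if it is nonzero and any two nonzero submodules meet nontrivially. The indecomposable injective modules are exactly the injective hulls of uniform modules, and they are themselves uniform.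

**Step 1: pp conditions are annihilator conditions.** The aim is to remove the quantifier. Let $\exists y\,(ax=By)$ be a pp condition for left modules. There is a matrix $B'$ with $BB'B=B$: pad $B$ with zeros to a square matrix $\tilde B$, choose $\tilde B'$ with $\tilde B\tilde B'\tilde B=\tilde B$, and let $B'$ be the corresponding block of $\tilde B'$. If $ax=By$, then $(1-BB')ax=(1-BB')By=0$. If $(1-BB')ax=0$, then $ax=B(B'ax)$. So the condition says $(1-BB')ax=0$. The entries of $(1-BB')a$ generate a left ideal $Rg$ with $g=g^2$, and the condition is equivalent to $gx=0$. For right modules, $\exists y\,(xa=yB)$ is equivalent to $xa(1-B'B)=0$, and then to $xg=0$ for an idempotent $g$.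

**Step 2: basic open sets.** We compute $(\phi/\psi)$ on the right. Let $\phi$ be $xg=0$ and $\phi\wedge\psi$ be $xg'=0$. The solutions of $xg=0$ in $M$ are the elements $y(1-g)$. So $M\in(\phi/\psi)$ if and only if $Ma\neq0$, where $a=(1-g)g'$. Conversely, for every $a\in R$ we have $\{M:Ma\ne0\}=(x=x\,/\,xa=0)$. On the left, $(\phi/\psi)=\{M:aM\neq0\}$ with $a=g'(1-g)$.

Since $Ma\ne0$ if and only if $M\cdot RaR\neq0$, and since $\bigcup_kO(I_k)=O(\sum I_k)$ for
$$O(I)=\{M: MI\ne0\},$$
the open sets of $\mathrm{Zg}_R$ are exactly the sets $O(I)$ with $I$ an ideal. Likewise on the left.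

Distinct ideals give distinct open sets. If $a\in I\setminus I'$, then $R/I'$ is regular with zero radical, so it has a simple right module $S$ with $Sa\ne0$. The injective hull of $S$ over $R/I'$ is indecomposable, and it is injective over $R$. Indeed, $\mathrm{Hom}_R(-,E)\cong\mathrm{Hom}_{R/I'}(-\otimes_RR/I',E)$ for an $R/I'$-module $E$, and $R/I'$ is flat over $R$. This hull lies in $O(I)$ and not in $O(I')$. So both lattices of open sets are the lattice of ideals of $R$, in agreement with (i).

**Lemma 1.** Let $R$ be regular. A point $M$ of $\mathrm{Zg}_R$ (respectively ${}_R\mathrm{Zg}$) is dense if and only if it is faithful.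

*Proof.* On the right: if $M$ is faithful and $O(I)\neq\emptyset$, then $I\ne0$, so $MI\neq0$. Conversely, if $Ma=0$ with $a\ne0$, then $M$ is not in $\{M':M'a\ne0\}$. This open set is nonempty: since $J(R)=0$ there is a simple $S$ with $Sa\ne0$, and its injective hull is in the set. The left side is symmetric. $\square$

### 1.3 The theorem that settles the easy case

A *prime* ideal is a proper ideal $P$ such that $II'\subseteq P$ implies $I\subseteq P$ or $I'\subseteq P$. It is *left (right) primitive* if it is the annihilator of a simple left (right) module. A set of nonzero ideals is *coinitial* if every nonzero ideal contains one of them.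

**Theorem B.** Let $R$ be von Neumann regular.

(a) $M\mapsto\mathrm{ann}(M)$ identifies the $T_0$-quotient of $\mathrm{Zg}_R$ with the set $\mathrm{Spec}_r(R)$ of prime ideals $P$ such that $R/P$ has a faithful uniform right module, with open sets $\{P:I\not\subseteq P\}$, $I$ an ideal; likewise on the left with $\mathrm{Spec}_l(R)$.

(b) If $P$ is left primitive, or right primitive, or $P$ is prime and the nonzero ideals of $R/P$ have a countable coinitial subset, then $P\in\mathrm{Spec}_r(R)\cap\mathrm{Spec}_l(R)$.

(c) If every prime ideal satisfies a condition in (b), both $T_0$-quotients are homeomorphic to the prime spectrum of $R$.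

*Proof of (a).* By Step 2 the open sets are the $O(I)$. So $M,M'$ are indistinguishable if and only if $\mathrm{ann}\,M=\mathrm{ann}\,M'$, and $O(I)$ corresponds to $\{P:I\not\subseteq P\}$. It remains to see which ideals occur.

The annihilator of a point $M$ is prime. It is proper since $M\neq0$. Let $MI\neq0\neq MI'$. As $M$ is uniform there is $0\neq u\in MI\cap MI'$. Write $u=\sum n_ka_k$ with $a_k\in I$. The left ideal $\sum Ra_k$ equals $Rc$ with $c=c^2\in I$, and $a_kc=a_k$, so $uc=u$. In the same way $uc'=u$ with $c'\in I'$. So $u=uc'=ucc'\in MII'$ and $MII'\ne0$. Thus neither factor lying in $\mathrm{ann}\,M$ forces the product not to lie in it.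

If $\mathrm{ann}\,M=P$, then $M$ is a faithful uniform $R/P$-module. Conversely, if $U$ is a faithful uniform right $R/P$-module, its $R/P$-injective hull is indecomposable with annihilator $P$ in $R$. It is injective over $R$ because $R/P$ is flat over $R$, as in 1.2. The left case is symmetric.

*Proof of (b).* We may pass to $R/P$ and assume $P=0$.

*Left primitive.* Let $\Lambda$ be a maximal left ideal that contains no nonzero ideal. By Zorn choose a right ideal $J$ maximal with respect to $1\notin J+\Lambda$. We claim that $R/J$ is a faithful uniform right module. It is nonzero. Let $a,b\notin J$. By maximality there are $\lambda_1,\lambda_2\in\Lambda$ with $1-\lambda_1\in aR+J$ and $1-\lambda_2\in bR+J$. Let $R\lambda_1+R\lambda_2=Re$ with $e=e^2\in\Lambda$. Then $\lambda_ie=\lambda_i$, so $(1-\lambda_i)(1-e)=1-e$, and $1-e\in(aR+J)\cap(bR+J)$. But $1-e\notin J$, because otherwise $1=(1-e)+e\in J+\Lambda$. So $R/J$ is uniform. If $I\neq0$ is an ideal, then $I\not\subseteq\Lambda$, so $I+\Lambda=R$, so $I\not\subseteq J$. The annihilator of $R/J$ is an ideal inside $J$, so it is $0$. Hence $0\in\mathrm{Spec}_r(R)$.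 A faithful simple left module is uniform, so $0\in\mathrm{Spec}_l(R)$ too. The right primitive case is symmetric.

*Countable coinitiality.* Let $R$ be prime. Taking finite intersections, which are nonzero by primeness, we get a coinitial chain $I_0\supseteq I_1\supseteq\cdots$ of nonzero ideals. Put $e_0=1$. Given an idempotent $e_n\ne0$, the set $e_nI_ne_n$ is nonzero, for otherwise $(Re_nR)I_n(Re_nR)=0$. It is an ideal of the regular ring $e_nRe_n$. If $0\neq a$ is in it and $a=aba$ with $b\in e_nRe_n$, then $e_{n+1}=ab$ is a nonzero idempotent in $e_nI_ne_n$. Since $e_{n+1}e_n=e_{n+1}$, we have $(1-e_{n+1})(1-e_n)=1-e_n$, so the right ideals $(1-e_n)R$ increase. They are proper, so their union is proper. Let $J$ be a maximal right ideal containing it. Then $e_{n+1}\in I_n$ and $1-e_{n+1}\in J$, so $I_n\not\subseteq J$ for every $n$. Hence $R/J$ is a faithful simple right module, $R$ is right primitive, and the previous case applies.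

*Proof of (c).* Under the hypothesis $\mathrm{Spec}_r(R)=\mathrm{Spec}_l(R)$ is the set of all primes, with the same topology by (a). $\square$

For a countable regular ring the principal ideals of each prime factor form a countable coinitial set, so (c) applies.

An example by hand: let $F$ be the algebra of finite-rank $\omega\times\omega$ matrices with finitely many nonzero entries over $K$, acting on columns $V=K^{(\omega)}$, and let $R=K1\oplus F$. If $0\neq r$ lies in an ideal $I$, choose $v\in V$ with $rv\neq0$. For a row $w\ne0$ the matrix $r(vw)=(rv)w$ is a nonzero element of $I\cap F$, and multiplying it by matrix units gives $F\subseteq I$. So the ideals are $0,F,R$, and the primes are $0$ and $F$. Columns are a faithful simple left module, rows a faithful simple right module. Both $T_0$-quotients are $\{0,F\}$ with open sets $\emptyset,\{0\},\{0,F\}$, and $0$ is a dense point of both.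

## 2. The statement for arbitrary regular rings

What changes in general? By Theorem B, a regular ring with different $T_0$-quotients must have a prime $P$ that is primitive on neither side and for which the nonzero ideals of $R/P$ have no countable coinitial subset. Let us aim for $P=0$. We want a faithful uniform module on the left and none on the right. By Lemma 1, this is the situation of the spaces $X'$ and $X$ in 1.1: a dense point on one side, none on the other, and the same lattice of open sets.

**Theorem A.** Let $K$ be a field. There is a unital $K$-algebra $R$, a directed union of finite-dimensional subalgebras that are products of matrix algebras over $K$ (hence von Neumann regular), such that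

(1) $R$ has a faithful indecomposable injective left module;

(2) $R$ has no faithful indecomposable injective right module.

Hence ${}_R\mathrm{Zg}$ has a dense point, $\mathrm{Zg}_R$ has none, and their $T_0$-quotients are not homeomorphic.

So the answer to the question is no. The last sentence of Theorem A follows from (1), (2), Lemma 1, and the fact that density of a point can be read off in the $T_0$-quotient. Everything below proves (1) and (2).

## 3. Algebras of finite-rank operators without coordinates

The building blocks are the algebras $F$ of the example above, in a form that survives tensor products and direct limits.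

**Definition (elementary algebra).** An algebra $F$ is *elementary* if $F=V\otimes W$ (over $K$), where $V,W\ne0$ have countable (finite or infinite) dimension, $\langle\ ,\ \rangle:W\times V\to K$ is nondegenerate on both sides, and
$$(v\otimes w)(v'\otimes w')=\langle w,v'\rangle\,v\otimes w'.$$
Elements $v\otimes w\ne0$ have *rank one*.

Examples: $K=K\otimes K$; the algebra $M_n(K)$; and $K^{(\omega)}\otimes K^{(\omega)}$ with $\langle w,v\rangle=\sum w_iv_i$, which is the $F$ of 1.3. The algebra $F$ acts on $V$ by finite-rank operators, $(v\otimes w)x=\langle w,x\rangle v$. The action is faithful: if $\sum v_i\otimes w_i$ with independent $v_i$ kills $V$, then all $w_i$ are $0$. We have $F^2=F$, since $v\otimes w=(v\otimes w')(v'\otimes w)$ if $\langle w',v'\rangle=1$. A rank-one element $x\otimes y$ is idempotent if and only if $\langle y,x\rangle=1$. One-sided ideals of $F$ are understood to be $K$-subspaces.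

By nondegeneracy, if $V_1\le V$ is finite-dimensional, then $W\to V_1^*$ is onto, because no nonzero vector of $V_1$ is annihilated by all of $W$. The same holds with $V$ and $W$ exchanged.

**(E0)** *Every finite subset of $F$ lies in a subalgebra $V_1\otimes W_1\cong M_n(K)$.* The finite subset lies in $V_0\otimes W_0$ with $V_0,W_0$ finite-dimensional. Choose a finite-dimensional nonzero $V_1\supseteq V_0$ that separates $W_0$. Then $W\to V_1^*$ is onto, and injective on $W_0$. So there is $W_1\supseteq W_0$ that maps isomorphically onto $V_1^*$. The pairing of $W_1$ and $V_1$ is perfect, so $V_1\otimes W_1\cong \mathrm{End}(V_1)$.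

**(E1)** *The left ideals of $F$ are the $V\otimes H$ with $H\le W$; the right ideals are the $Z\otimes W$ with $Z\le V$.* Let $a=\sum v_i\otimes w_i$ with independent $v_i$ lie in a left ideal. Choose $w_j'$ with $\langle w_j',v_i\rangle=\delta_{ij}$. Then $(v\otimes w_j')a=v\otimes w_j$ lies in the left ideal for all $v\in V$. So the left ideal is $V\otimes H$ with $H=\{w:V\otimes w\text{ lies in it}\}$. The right case is symmetric. In particular the maximal left ideals are the $V\otimes\ker\varphi$ with $0\neq\varphi\in W^*$, and $\varphi$ is determined up to a nonzero scalar.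

**(E2)** *If $F=V\otimes W=V'\otimes W'$ are two presentations, there are linear isomorphisms $\alpha:V\to V'$ and $\beta:W\to W'$ that preserve pairings and satisfy $v\otimes w=\alpha(v)\otimes\beta(w)$. They are unique up to reciprocal scalars.* Take $e=v_0\otimes w_0$ with $\langle w_0,v_0\rangle=1$. Then $eFe=Ke$. By (E0), $e$ lies in some $M_n(K)\subseteq F$ from the second presentation, and $eM_n(K)e\subseteq Ke$ forces $e$ to have rank one there. So $e=v_0'\otimes w_0'$ with $\langle w_0',v_0'\rangle=1$. Now $Fe=V\otimes w_0=V'\otimes w_0'$ and $eF=v_0\otimes W=v_0'\otimes W'$. Define $\alpha,\beta$ by $v\otimes w_0=\alpha(v)\otimes w_0'$ and $v_0\otimes w=v_0'\otimes\beta(w)$. Then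
$$v\otimes w=(v\otimes w_0)(v_0\otimes w)=\alpha(v)\otimes\beta(w),$$
and $(v_0\otimes w)(v\otimes w_0)=\langle w,v\rangle e$, computed in both presentations, gives $\langle\beta(w),\alpha(v)\rangle=\langle w,v\rangle$. Uniqueness holds because equal nonzero pure tensors have proportional factors with reciprocal scalars, and fixing one factor shows that the scalar is constant.

**(E3)** *Tensor products of elementary algebras are elementary*, with spaces $V\otimes V'$, $W\otimes W'$ and $(v\otimes w)\otimes(v'\otimes w')=(v\otimes v')\otimes(w\otimes w')$. For nondegeneracy, take $\sum w_i\otimes w_i'\neq0$ with $w_i$ independent and $w_1'\neq0$. Choose $v$ with $\langle w_i,v\rangle=\delta_{i1}$ and $v'$ with $\langle w_1',v'\rangle\neq0$; then $v\otimes v'$ detects the element. The other side is the same.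

*Certain direct limits are elementary.* Let $F_{N+1}=F_N\otimes F^{(N)}$ with $F^{(N)}$ elementary, and let $F_N\to F_{N+1}$ be $a\mapsto a\otimes q_N$ with $q_N=x_N\otimes y_N$ a rank-one idempotent. Then $\varinjlim F_N$ is elementary with $V=\varinjlim(V_N,\ \cdot\otimes x_N)$ and $W=\varinjlim(W_N,\ \cdot\otimes y_N)$. Since $\langle y_N,x_N\rangle=1$, the maps preserve the pairings, so nondegeneracy persists.

## 4. Rings graded by countable sets

**Definition (system).** A *system* over a set $X$ is $(\mathcal B,R,(F_E)_{E\in\mathcal B},(\Lambda_E)_{E\in\mathcal B})$ with the following properties.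

* **(S0)** $\mathcal B$ is a family of countable subsets of $X$ that contains $\emptyset$ and all singletons and is closed under finite unions and differences.
* **(S1)** $R$ is a unital $K$-algebra, $R=\bigoplus_{E\in\mathcal B}F_E$, and $F_\emptyset=K1$.
* **(S2)** $F_E$ is an elementary subalgebra (not required to contain $1$), and $\Lambda_E$ is a maximal left ideal of $F_E$.
* **(S3)** For disjoint $E,E'$, elements of $F_E$ and $F_{E'}$ commute, and multiplication is a bijection $F_E\otimes F_{E'}\to F_{E\sqcup E'}$.
* **(S4)** For disjoint $E,E'$, $\Lambda_{E\sqcup E'}=\Lambda_EF_{E'}+F_E\Lambda_{E'}$.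
* **(S5)** For $c\in X$, writing $c$ for $\{c\}$ in subscripts: $F_c=K^{(\omega)}\otimes K^{(\omega)}$ with the standard form, and $\Lambda_c=V_c\otimes\ker\varphi_c$ with $\varphi_c(w)=\sum_iw_i$.

A system $(\mathcal B',R',F',\Lambda')$ over $X'\supseteq X$ *extends* $(\mathcal B,R,F,\Lambda)$ if $\mathcal B\subseteq\mathcal B'$, $R$ is a unital subalgebra of $R'$, and $F'_E=F_E$, $\Lambda_E'=\Lambda_E$ for $E\in\mathcal B$.

A product of subspaces means the span of the products. The smallest nontrivial example has $X=\{c\}$, $\mathcal B=\{\emptyset,\{c\}\}$ and $R=K1\oplus F_c$, the ring computed in 1.3, with $\Lambda_\emptyset=0$.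

**Presentations.** Fix presentations $F_E=V_E\otimes W_E$, with $V_\emptyset=W_\emptyset=K$. By (E1), $\Lambda_E=V_E\otimes\ker\varphi_E$ with $0\ne\varphi_E\in W_E^*$ unique up to scalar. Let $A_1,\dots,A_p\in\mathcal B$ be disjoint and put $A_I=\bigsqcup_{j\in I}A_j$. By (S3), multiplication is an algebra isomorphism $\bigotimes_{j\in I}F_{A_j}\to F_{A_I}$. So by (E3) $F_{A_I}$ has a presentation with spaces $\bigotimes_{j\in I}V_{A_j}$ and $\bigotimes_{j\in I}W_{A_j}$, in which
$$(v\otimes v')\otimes(w\otimes w')\quad\text{means}\quad(v\otimes w)(v'\otimes w').\tag{4.1}$$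
Whenever such a decomposition is in use, we use these presentations for all $F_{A_I}$; they are strictly compatible with one another. By (E2) they differ from the fixed ones by isomorphisms $\alpha,\beta$ that preserve pairings and are unique up to scalars. Every notion used below (rank one, vanishing, independence, tensor rank, $\ker\varphi_E$, and the subspaces $Z_E(m)$ of Section 8) is transported by these isomorphisms. We note two consequences for disjoint $A,E$. By (S4),
$$\varphi_{A\sqcup E}=\varphi_A\otimes\varphi_E\ \text{ up to a nonzero scalar},\tag{4.2}$$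
because $\ker\varphi_A\otimes W_E+W_A\otimes\ker\varphi_E=\ker(\varphi_A\otimes\varphi_E)$. And by (4.1), for $a\in F_A$, $t\in V_A\otimes V_E$ and $\omega\in W_A\otimes W_E$,
$$a\,(t\otimes\omega)=\big((a\otimes1)t\big)\otimes\omega.\tag{4.3}$$

**(C1)** *$F_EF_{E'}\subseteq F_{E\cup E'}$, and $F_EF_D=F_D$ if $E\subseteq D$.* Split along $E\setminus E'$, $E\cap E'$, $E'\setminus E$, which are in $\mathcal B$. We have $F_EF_{E'}=F_{E\setminus E'}F_{E\cap E'}F_{E\cap E'}F_{E'\setminus E}\subseteq F_{E\cup E'}$. If $E\subseteq D$, then $F_D=F_EF_{D\setminus E}$ and $F_E^2=F_E$.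

**(C2)** *$R$ is a directed union of finite-dimensional unital subalgebras that are products of matrix algebras over $K$; in particular it is regular.* If $A_1,\dots,A_p\in\mathcal B$ are disjoint and nonempty, then the sets $A_I$ are distinct, and by (S3) $\bigoplus_IF_{A_I}$ is a subalgebra isomorphic to $\bigotimes_j(K1\oplus F_{A_j})$. Given a finite subset of $R$, call the sets $E$ with a nonzero component its supports. Take $A_1,\dots,A_p$ to be the atoms of the supports (the nonempty minimal sets that they generate under unions and differences; they are in $\mathcal B$). Then the finite subset lies in this subalgebra. Its components are finite sums of tensors of elements of the $F_{A_j}$. By (E0) these lie in subalgebras $M_{n_j}(K)\subseteq F_{A_j}$ with unit $e_j$. So the finite subset lies in $\bigotimes_j(K1\oplus M_{n_j}(K))$. Since $K1\oplus M_{n_j}(K)=K(1-e_j)\oplus M_{n_j}(K)\cong K\times M_{n_j}(K)$, this is a product of matrix algebras. The family is directed: two such subalgebras are spanned by a finite set, which lies in a third.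

**(C3)** *Let $\emptyset\neq A\in\mathcal B$. Then $V_A$ is infinite-dimensional, and $\varphi_A\notin V_A$, where $V_A\subseteq W_A^*$ by the pairing.* Pick $c\in A$. Then $V_A=V_c\otimes V_{A\setminus c}$ is infinite-dimensional. If $\varphi_A\in V_A$, then by (4.2) $\varphi_c\otimes\varphi_{A\setminus c}\in V_c\otimes V_{A\setminus c}$. Evaluating the second factor at some $w'$ with $\varphi_{A\setminus c}(w')=1$ gives $\varphi_c\in V_c=K^{(\omega)}$. But $\varphi_c$ is the all-ones sequence, which does not have finite support.

## 5. A faithful uniform left module over every system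

First the one-point system $R=K1\oplus F_c$. The left module $L=R/\Lambda_c$ is $K\bar1\oplus V_c$, with $(v\otimes w)\bar 1=\varphi_c(w)v$. For $l=k\bar1+x$ we have
$$(v\otimes w)\,l=\big(k\varphi_c(w)+\langle w,x\rangle\big)v.$$
If this vanishes for all $v,w$, then $k\varphi_c+x=0$ in $W_c^*$, so $k=0$ and $x=0$ because $\varphi_c\notin V_c$. So $F_cl=V_c$ for every $l\ne0$, and $L$ is uniform. The general argument is the same with several tensor factors.

**Proposition 2.** For any system, $R$ has a faithful uniform left module.

*Proof.* **Step 1: the module.** We show that $\Lambda:=\bigoplus_E\Lambda_E$ is a left ideal. By (S4), $\Lambda_{E'}=\Lambda_{E\cap E'}F_{E'\setminus E}+F_{E\cap E'}\Lambda_{E'\setminus E}$, so $F_{E\cap E'}\Lambda_{E'}\subseteq\Lambda_{E'}$. Again by (S4), $F_{E\setminus E'}\Lambda_{E'}\subseteq\Lambda_{E\cup E'}$. As $F_E=F_{E\setminus E'}F_{E\cap E'}$, we get $F_E\Lambda_{E'}\subseteq\Lambda_{E\cup E'}$. Let $L=R/\Lambda=\bigoplus L_E$, where $L_E=F_E/\Lambda_E\cong V_E$ via $v\otimes w\mapsto\varphi_E(w)v$.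

**Step 2: $L$ is uniform.** We show that two nonzero cyclic submodules contain a common $L_D$. Let $0\neq l,l'\in L$. Let $A_1,\dots,A_p$ be the atoms generated by the supports of $l$ and $l'$, and let $D=\bigsqcup A_j$. Fix the $\varphi_{A_j}$, and identify $L_{A_I}$ with $V_{A_I}=\bigotimes_{j\in I}V_{A_j}$ by means of $\varphi_{A_I}=\bigotimes_{j\in I}\varphi_{A_j}$. Write $l=\sum_Il_I$ with $l_I\in V_{A_I}$, and let $b=v\otimes\omega\in F_D$. If $l_I$ is the class of $v_I\otimes w_I$, and $\omega=\omega_1\otimes\omega_2\in W_{A_I}\otimes W_{A_{I^c}}$, then by (4.1)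
$$b\,(v_I\otimes w_I)=\langle\omega_1,v_I\rangle\,v\otimes(w_I\otimes\omega_2).$$
(For $v=v_1\otimes v_2$ this is $(v_1\otimes\omega_1)(v_I\otimes w_I)(v_2\otimes\omega_2)$, since $F_{A_I}$ and $F_{A_{I^c}}$ commute.) The class of this element is $\langle\omega_1,v_I\rangle\,\varphi_{A_I}(w_I)\,\varphi_{A_{I^c}}(\omega_2)\,v$. By linearity
$$b\,l=\Big(\sum_Il_I\otimes\varphi_{A_{I^c}}\Big)(\omega)\;v\ \in\ V_D=L_D.\tag{5.1}$$
By (C3) the sum $V_{A_j}+K\varphi_{A_j}$ in $W_{A_j}^*$ is direct. Tensor products of subspaces of the $W_{A_j}^*$ embed in $W_D^*$. So the subspaces $\bigotimes_{j\in I}V_{A_j}\otimes\bigotimes_{j\notin I}K\varphi_{A_j}$ of $W_D^*$ are independent for distinct $I$. Hence the functional in (5.1) is nonzero, and $F_Dl=L_D$. Likewise $F_Dl'=L_D$ with the same $D$. So $Rl\cap Rl'\supseteq L_D\neq0$.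

**Step 3: $L$ is faithful.** We find a vector on which only one component of a given $r$ acts. Let $0\ne r=\sum_Ir_I$ with $r_I\in F_{A_I}$, where $A_1,\dots,A_p$ are disjoint and nonempty, and let $D=\bigsqcup A_j$. By (4.3), $F_{A_I}$ acts on $L_D=V_D=V_{A_I}\otimes V_{A_{I^c}}$ through the first factor. Let $I$ be minimal with $r_I\neq0$. Write each $r_{I'}$ as a finite sum of tensors of elements of the $F_{A_j}$, $j\in I'$. For $j\notin I$ choose $0\ne z_j\in V_{A_j}$ killed by the finitely many components that occur in $F_{A_j}$. This is possible, since these are finitely many finite-rank operators on an infinite-dimensional space. Let $z=\bigotimes_{j\notin I}z_j$. If $I'\neq I$ and $r_{I'}\ne0$, then $I'\not\subseteq I$ by minimality, so $r_{I'}$ kills $v\otimes z$ for all $v\in V_{A_I}$. Hence $r(v\otimes z)=r_Iv\otimes z$, which is nonzero for some $v$. $\square$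

### Finite supports give a symmetric ring

A sensible first attempt at Theorem A is to destroy countable coinitiality: take an uncountable set $X$ and $R=\bigotimes_{c\in X}(K1\oplus F_c)$, with $\mathcal B$ the family of finite subsets of $X$, $F_E=\bigotimes_{c\in E}F_c$, and $\Lambda_E=V_E\otimes\ker\bigotimes_{c\in E}\varphi_c$. This is a system (one gets it by adding points one at a time, as in Section 6), so it has a faithful uniform left module. And its nonzero ideals have no countable coinitial subset. Indeed, by (C1) the ideal $I_c=RF_cR$ is contained in $\bigoplus_{D\ni c}F_D$. Given nonzero ideals $J_0,J_1,\dots$, pick $0\neq a_n\in J_n$, and pick $c$ outside the countable union of the supports of the $a_n$. Then $a_n\notin I_c$, so no $J_n$ is contained in $I_c$.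

The attempt fails at the right-hand side. The transpose $v\otimes w\mapsto w\otimes v$ is an anti-automorphism of each $F_c$, since the standard form is symmetric. As the tensor factors commute, these combine to an anti-automorphism $\tau$ of $R$. So $l\cdot r=\tau(r)l$ makes $L$ a faithful uniform *right* module.

The enemy is now concrete: it is $R/\tau(\Lambda)$ with $\tau(\Lambda)=\bigoplus\ker\varphi_E\otimes W_E$, where $\varphi_E$ is now used as a functional on $V_E=\bigotimes_{c\in E}K^{(\omega)}$. Let $m$ be the class of $1$. Let $q_c=x\otimes y\in F_c$ with $x=(1,-1,0,\dots)$ and $y=(1,0,0,\dots)$. Then $\langle y,x\rangle=1$, so $q_c$ is an idempotent. The left functional does not vanish on $y$: $\varphi_c(y)=1$, so $q_c\notin\Lambda_c$. But $\varphi_c(x)=0$. Hence for every $a=v\otimes w\in F_E$ with $c\notin E$,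
$$maq_c=\text{class of }(v\otimes x)\otimes(w\otimes y)=0,\qquad\text{as }\varphi_E(v)\varphi_c(x)=0.$$
Suppose that $c_0,c_1,\dots$ are distinct points and that in some larger ring there are elements $g_N$ with $g_N=q_{c_N}g_{N+1}$. Then $m\,a\,g_N=m\,a\,q_{c_N}g_{N+1}=0$ for $a\in F_{\{c_0,\dots,c_{N-1}\}}$. So in any right module over the larger ring that contains such an $m$, the union of the spaces $F_{\{c_0,\dots,c_{N-1}\}}g_N$ kills $m$. If this union is to be the new component $F_P$ for $P=\{c_0,c_1,\dots\}$, then $m$ is killed by a whole component. We will see in Section 8 (Fact A) that this never happens in a faithful uniform right module. On the left, nothing bad happens: because $\varphi_c(y)\neq0$, the functionals $\varphi$ pass to the limit.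

So the idea has two parts. First, a procedure that adjoins such infinite products along sequences of idempotents $q\notin\Lambda$, and keeps the left-hand structure (Section 6). Second, a construction that adjoins enough of them that *every* possible faithful uniform right module is destroyed, although only almost disjoint sequences can be adjoined together (Sections 7 to 10).

## 6. Adjoining infinite products of idempotents

**Definition.** For a system, $\mathcal Q$ is the set of pairs $(E,q)$ with $\emptyset\ne E\in\mathcal B$ and $q\in F_E\setminus\Lambda_E$ a rank-one idempotent. If $q=x\otimes y$, the condition $q\notin\Lambda_E$ says $\varphi_E(y)\ne0$.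

**(Q)** *If $E\ne\emptyset$ and $0\neq x\in V_E$, there is $y$ with $(E,x\otimes y)\in\mathcal Q$.* The subspaces $\{y:\langle y,x\rangle=0\}$ and $\ker\varphi_E$ are proper, and a vector space is not the union of two proper subspaces. Take $y$ outside both and scale it so that $\langle y,x\rangle=1$.

**Unions.** The union of an increasing chain of systems, each extending the earlier ones, is a system over the union of the underlying sets. Indeed each of (S0)–(S5) concerns finitely many members of $\mathcal B$ or elements of $R$ at a time.

**Adding a point $c\notin X$.** Put $\mathcal B''=\{D,\ D\sqcup\{c\}:D\in\mathcal B\}$ and $R''=R\otimes(K1\oplus F_c)$ with $F_c,\Lambda_c$ as in (S5). Put $F''_D=F_D$, $\Lambda''_D=\Lambda_D$, $F''_{D\sqcup c}=F_D\otimes F_c$ and $\Lambda''_{D\sqcup c}=\Lambda_D\otimes F_c+F_D\otimes\Lambda_c$. Then (S0), (S1), (S3), (S5) are clear. For (S2), $\Lambda''_{D\sqcup c}=(V_D\otimes V_c)\otimes\ker(\varphi_D\otimes\varphi_c)$. For (S4), at most one of two disjoint sets contains $c$, and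
$$\Lambda''_{D\sqcup D'\sqcup c}=(\Lambda_DF_{D'}+F_D\Lambda_{D'})F_c+F_DF_{D'}\Lambda_c=\Lambda''_{D\sqcup c}F_{D'}+F''_{D\sqcup c}\Lambda_{D'}.$$
So this is a system over $X\sqcup\{c\}$ that extends the given one.

**Definition (thread).** A *thread* is a sequence $(E_k,q_k)_{k<\omega}$ in $\mathcal Q$ with the $E_k$ pairwise disjoint. In the example above, $(\{c_k\},q_{c_k})_k$ is a thread.

**Proposition 3.** Let threads $(E^i_k,q^i_k)_k$ ($i\in\Theta$) be given, and put $T^i_N=\bigsqcup_{k\ge N}E^i_k$, $P^i=T^i_0$. Assume

(a) each $E\in\mathcal B$ meets only finitely many $E^i_k$, for each $i$;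

(b) for all $i\neq j$, $E^i_k\cap P^j=\emptyset$ for all large $k$.

Then there is a system $(\mathcal B',R',F',\Lambda')$ over $X$ extending the given one, with $T^i_N\in\mathcal B'$, and there are idempotents $g^i_N\in F'_{T^i_N}$ with $g^i_N=q^i_Ng^i_{N+1}$. Moreover $F'_{P^i}=\bigcup_NF_{E^i_0\sqcup\dots\sqcup E^i_{N-1}}\,g^i_N$. Every member of $\mathcal B'$ has the form $B\sqcup\bigsqcup_{i\in s}T^i_N$ with $B\in\mathcal B$ and $s\subseteq\Theta$ finite.

*Proof.* For finite $t\subseteq\Theta$ call $N$ *$t$-large* if the $T^i_N$ ($i\in t$) are pairwise disjoint. By (b), $T^i_N\cap P^j=\emptyset$ for $i\ne j$ in $t$ and $N$ large, so all sufficiently large $N$ are $t$-large. If $N$ is $t$-large, so is every $N'\geq N$, and $N$ is $s$-large for every $s\subseteq t$.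

**Step 1: the sets.** We define $\mathcal B'$ and prove (S0). Let $\mathcal B'$ be the family of all $D=B\sqcup\bigsqcup_{i\in s}T^i_N$ with $B\in\mathcal B$, $s\subseteq\Theta$ finite, $N$ $s$-large, and all unions disjoint as indicated. Since $T^i_N=E^i_N\sqcup T^i_{N+1}$, the number $N$ may be increased at the cost of enlarging $B$.

The set $s$ is determined by $D$: we have $s=s(D):=\{i:D\text{ meets infinitely many }E^i_k\}$. Indeed, if $i\in s$, then $D\supseteq T^i_N$. If $i\notin s$, then $B$ meets only finitely many $E_k^i$ by (a), and each $T^j_N$ with $j\in s$ does so by (b). Thus for $i\in s(D)$ we have $T^i_{N'}\subseteq D$ for large $N'$, and for $i\notin s(D)$ we have $T^i_{N'}\cap D=\emptyset$ for large $N'$. Put $D_N=D\setminus\bigsqcup_{i\in s(D)}T^i_N$, which is in $\mathcal B$ for large $N$.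

Let $D,D'\in\mathcal B'$, $s=s(D)$, $s'=s(D')$, $t=s\cup s'$. For large $N$: $N$ is $t$-large, $D_N,D_N'\in\mathcal B$, $T^i_N\subseteq D$ for $i\in s$, $T^i_N\cap D=\emptyset$ for $i\in t\setminus s$, and likewise for $D'$. Then $D_N$ and $D'_N$ miss all $T^i_N$ with $i\in t$, and so
$$D\cup D'=(D_N\cup D'_N)\sqcup\bigsqcup_{i\in s\cup s'}T^i_N,\qquad D\setminus D'=(D_N\setminus D_N')\sqcup\bigsqcup_{i\in s\setminus s'}T^i_N.$$
Both are in $\mathcal B'$. Clearly $\mathcal B\subseteq\mathcal B'$ and $T^i_N\in\mathcal B'$, and all members are countable. So (S0) holds.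

**Step 2: the spaces $R'_s$.** For each finite $s$ we build the part of $R'$ that involves exactly the threads in $s$. For $s$-large $N$ let
$$R^{s,N}=\bigoplus\{F_E:E\in\mathcal B,\ E\cap T^i_N=\emptyset\text{ for all }i\in s\},\qquad q^s_N=\prod_{i\in s}q^i_N.$$
By (C1), $R^{s,N}$ is a unital subalgebra of $R$. The element $q^s_N$ is a rank-one idempotent of $F_{\bigsqcup_{i\in s}E^i_N}$, because the $E^i_N$ ($i\in s$) are disjoint. The elements of $R^{s,N}$ commute with $q^s_N$. By (S3), $a\mapsto aq^s_N$ is an injective multiplicative linear map $R^{s,N}\to R^{s,N+1}$ that sends $F_E$ into $F_{E\sqcup\bigsqcup_{i\in s}E^i_N}$. The target is right: $E$ misses $T^j_N\supseteq T^j_{N+1}$, and $E^i_N$ misses $T^j_{N+1}$, for $j=i$ trivially and for $j\neq i$ because $N$ is $s$-large. Let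
$$R'_s=\varinjlim_NR^{s,N},$$
with elements written $(a,N)$, so that $(a,N)=(aq^s_N,N+1)$. For $s=\emptyset$ we have $q^s_N=1$ and $R'_\emptyset=R$.

**Step 3: representatives.** To multiply elements of $R'_s$ and $R'_{s'}$ we need representatives that avoid the threads of both. Let $t\supseteq s$ be finite. *Every element of $R_s'$ has representatives $(a,N)$ with $N$ arbitrarily large and $a\in R^{t,N}$.* Start with $(a_0,N_0)$, $N_0$ $t$-large, and take $a=a_0\prod_{N_0\le k<N}q^s_k$. Its supports are contained among the sets $E\sqcup\bigsqcup_{i\in s,\,N_0\leq k<N}E^i_k$ with $E$ a support of $a_0$. By (a), for large $N$ the finitely many $E$ miss $T^j_N$ for all $j\in t$. The set $E^i_k$ with $N_0\le k<N$ misses $T^j_N$: for $j=i$ because $k<N$, for $j\neq i$ because $N_0$ is $t$-large. The same reasoning shows: if $N$ is $t$-large and $a\in R^{t,N}$, then $aq^s_N\in R^{t,N+1}$.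

**Step 4: the product.** Put $R'=\bigoplus_sR'_s$. For $(a,N)\in R'_s$ and $(b,N)\in R'_{s'}$ with $t=s\cup s'$, $N$ $t$-large and $a,b\in R^{t,N}$, define
$$(a,N)\cdot(b,N):=(ab,N)\in R'_t.$$
*Well-defined:* by Step 3 and the injectivity of the transition maps, any two choices of representatives become equal after passing to a common higher level. So it suffices that one step up gives the same result. As $b\in R^{t,N}$, it commutes with $q^s_N$. Also $q^s_Nq^{s'}_N=q^t_N$, since the factors are commuting idempotents. So $(aq^s_N)(bq^{s'}_N)=ab\,q^t_N$. *Bilinearity* is clear. *Associativity:* for elements of $R'_s,R'_{s'},R'_{s''}$ let $u=s\cup s'\cup s''$, and take $N$ $u$-large and representatives $a,b,c\in R^{u,N}$. Since $R^{u,N}$ is a subalgebra contained in $R^{t,N}$ for all $t\subseteq u$, both bracketings give $(abc,N)$. *Unit:* $1\in R=R'_\emptyset$. For $s=s'=\emptyset$ the product is that of $R$, so $R$ is a unital subalgebra of $R'$.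

**Step 5: the grading.** We define $F'_D$, $\Lambda_D'$ and prove (S1), (S5). For $s(D)=s$ let
$$F'_D=\{(a,N)\in R'_s:a\in F_{D_N},\ N\text{ large}\}=\varinjlim_NF_{D_N},\qquad\Lambda'_D=\varinjlim_N\Lambda_{D_N}.$$
This makes sense for $F'_D$ because $D_{N+1}=D_N\sqcup\bigsqcup_{i\in s}E^i_N$; for $\Lambda_D'$ see Step 6. The summand $F_E$ of $R^{s,N}$ corresponds to $D=E\sqcup\bigsqcup_{i\in s}T^i_N$, which has $s(D)=s$ and $D_N=E$, and this is compatible with the transition maps. So $R'_s=\bigoplus_{s(D)=s}F'_D$, and (S1) holds. For $D\in\mathcal B$ we have $s(D)=\emptyset$ by (a), so $F'_D=F_D$ and $\Lambda'_D=\Lambda_D$. Hence (S5) holds, and the given system is extended once (S2)–(S4) are checked.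

**Step 6: (S2).** Here the condition $q\notin\Lambda$ is used. $F'_D$ is a subalgebra, since $D_N$ misses $T^i_N$ for $i\in s$, and it is elementary by (E3). Write $q^s_N=x\otimes y$. By (4.2) and since no $q^i_N$ lies in $\Lambda_{E^i_N}$, we have $\varphi(y)\ne0$, where $\varphi$ is the functional for $\bigsqcup_{i\in s}E^i_N$. Let $a=\sum v_k\otimes w_k\in F_{D_N}$ with $v_k$ independent. Then $aq^s_N=\sum(v_k\otimes x)\otimes(w_k\otimes y)$ lies in $\Lambda_{D_{N+1}}$ if and only if $\varphi_{D_N}(w_k)\varphi(y)=0$ for all $k$, if and only if $a\in\Lambda_{D_N}$. So the limit defining $\Lambda'_D$ makes sense. Rescale inductively so that $\varphi_{D_{N+1}}(w\otimes y)=\varphi_{D_N}(w)$. Then the $\varphi_{D_N}$ define a nonzero functional $\varphi'$ on $W'_D=\varinjlim W_{D_N}$, and $\Lambda'_D=V'_D\otimes\ker\varphi'$ is a maximal left ideal.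

**Step 7: (S3) and (S4).** Let $D\cap D'=\emptyset$. Then $s\cap s'=\emptyset$, since otherwise $T^i_{N}\subseteq D\cap D'$ for some $i$ and large $N$. Put $t=s\sqcup s'$. For large $N$, $D_N$ and $D_N'$ miss all $T^i_N$ ($i\in t$), and $(D\sqcup D')_N=D_N\sqcup D'_N$. For $a\in F_{D_N}$ and $b\in F_{D'_N}$ the product is $(ab,N)=(ba,N)$, so $F'_D$ and $F'_{D'}$ commute elementwise. The bijections $F_{D_N}\otimes F_{D'_N}\to F_{(D\sqcup D')_N}$ are compatible with the transition maps $a\otimes b\mapsto aq^s_N\otimes bq^{s'}_N$ and $c\mapsto cq^t_N$. Direct limits commute with tensor products, so multiplication $F'_D\otimes F'_{D'}\to F'_{D\sqcup D'}$ is a bijection. Finally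
$$\Lambda'_{D\sqcup D'}=\varinjlim(\Lambda_{D_N}F_{D'_N}+F_{D_N}\Lambda_{D'_N})=\Lambda'_DF'_{D'}+F'_D\Lambda'_{D'}.$$

**Step 8: the idempotents.** Let $g^i_N=(1,N)\in R'_{\{i\}}$. It is idempotent, and it lies in $F'_{T^i_N}$ because $(T^i_N)_N=\emptyset$. We have $g^i_N=(q^i_N,N+1)=q^i_Ng^i_{N+1}$. For $D=P^i$ we have $D_N=E^i_0\sqcup\dots\sqcup E^i_{N-1}$. So the elements of $F'_{P^i}$ are the $(a,N)=a\,g^i_N$ with $a\in F_{E^i_0\sqcup\dots\sqcup E^i_{N-1}}$. $\square$

## 7. The ring: one branch through every tree

We must decide in advance, without knowing the right module, which threads to adjoin. The device is to look at trees of candidates indexed by $\nu^{<\omega}$, the finite sequences of ordinals below a cardinal $\nu$, and to adjoin one branch through each tree. A tree has $\nu^\omega$ branches, and $\nu$ is chosen so that $\nu^\omega$ equals the number of trees. This leaves room to choose the branches almost disjoint.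

Recall some set theory. A *club* in a regular uncountable cardinal $\lambda$ is a closed unbounded subset; for instance, for $\theta:\lambda\to\lambda$, the limit ordinals $\varepsilon<\lambda$ with $\theta(\beta)<\varepsilon$ for all $\beta<\varepsilon$ form a club. A set is *stationary* if it meets every club; for regular $\kappa<\lambda$ the ordinals below $\lambda$ of cofinality $\kappa$ form a stationary set. The union of fewer than $\lambda$ nonstationary sets is nonstationary. Fodor's lemma says that a function $f$ on a stationary set with $f(\beta)<\beta$ is constant on a stationary subset.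

**Cardinals.** With $\beth_0(\kappa)=\kappa$ and $\beth_{n+1}(\kappa)=2^{\beth_n(\kappa)}$, let
$$\nu=\sup_n\beth_n(|K|+\aleph_0),\qquad\mu=2^\nu,\qquad\lambda=\mu^+ .$$
Then $\nu$ is a strong limit ($\kappa<\nu$ implies $2^\kappa<\nu$) of cofinality $\omega$. If $\nu=\sup\nu_n$ with $\nu_n<\nu$, a subset of $\nu$ is determined by its intersections with the $\nu_n$, so $2^\nu\le\prod_n2^{\nu_n}\le\nu^\omega\leq2^\nu$. Thus $\mu=\nu^\omega$. Moreover $\mu^\nu=\mu^\omega=\mu$, $|K|\le\mu$, $2^\omega<\mu$, $\nu^+\le\mu$, and $\lambda$ is regular. For each $\delta<\lambda$ of cofinality $\omega$ fix a strictly increasing sequence $\delta_n\to\delta$, the *ladder* of $\delta$.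

**The recursion.** We define systems $\mathfrak S_\delta=(\mathcal B_\delta,R_\delta,\dots)$ over the set $X=\delta$ for $\delta\le\lambda$, each extending the earlier ones. $\mathfrak S_0$ has $\mathcal B_0=\{\emptyset\}$, $R_0=K$, $\Lambda_\emptyset=0$. For limit $\delta$ take unions. Therefore, for limit $\delta$,
$$\text{every }E\in\mathcal B_\delta\text{ lies in some }\mathcal B_\varepsilon,\ \varepsilon<\delta,\text{ so }E\subseteq\varepsilon\text{ is bounded in }\delta.\tag{7.1}$$
$\mathfrak S_{\delta+1}$ arises from a system $\mathfrak S_\delta^+$ over $\delta$ by adding the point $\delta$, where $\mathfrak S_\delta^+=\mathfrak S_\delta$ unless $\mathrm{cf}\,\delta=\omega$.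

Let $\mathcal Q_\delta$ be the set $\mathcal Q$ for $\mathfrak S_\delta$. For $\delta<\lambda$ we have $|\mathcal Q_\delta|\leq\mu$, since $\mathcal B_\delta$ consists of countable subsets of $\delta$, $|\delta|^\omega\le\mu$, $|K|\le\mu$ and $\dim F_E\le\aleph_0$. The sets $\mathcal Q_\delta$ increase with $\delta$, and $\mathcal Q_\delta=\bigcup_{\varepsilon<\delta}\mathcal Q_\varepsilon$ for limit $\delta$.

**Definition (challenge).** Let $\mathrm{cf}\,\delta=\omega$. A *$\delta$-challenge* is a family $(E_\sigma,q_\sigma)\in\mathcal Q_\delta$, $\sigma\in\nu^{<\omega}\setminus\{\emptyset\}$, with the $E_\sigma$ pairwise disjoint and $E_\sigma\subseteq[\delta_n,\delta)$ if $|\sigma|=n+1$.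

Since $|\nu^{<\omega}|=\nu$, there are at most $\mu^\nu=\mu$ of them. If there are none, put $\mathfrak S^+_\delta=\mathfrak S_\delta$. Otherwise list them as $(C_i)_{i<\mu}$ with repetitions. Recursively choose $f_i\in\nu^\omega$, giving the thread
$$(E^i_k,q^i_k)=(E_{f_i|k+1},\,q_{f_i|k+1})\quad\text{of }C_i,$$
such that for all $j<i$ the set $P^j=\bigsqcup_kE^j_k$ meets only finitely many $E^i_k$. This is possible. For $j<i$ the countable set $P^j$ meets $E_\sigma$ (of $C_i$) for only countably many $\sigma$, as the $E_\sigma$ are disjoint. An $f$ that is bad for $j$ has infinitely many initial segments in this countable set of $\sigma$ and is determined by them. So at most $2^\omega$ functions are bad for $j$, and in all at most $|i|\cdot2^\omega<\mu=\nu^\omega$ functions are bad.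

The hypotheses of Proposition 3 hold. For (a): $E\in\mathcal B_\delta$ is bounded in $\delta$ by (7.1), and $E^i_k\subseteq[\delta_k,\delta)$. For (b), let $j<i$. Then $E^i_k\cap P^j=\emptyset$ for large $k$ by the choice of $f_i$. Hence $P^i\cap P^j$ lies in a finite union of sets $E^i_k$ and is bounded in $\delta$. As $E^j_k\subseteq[\delta_k,\delta)$, also $E^j_k\cap P^i=\emptyset$ for large $k$. Let $\mathfrak S^+_\delta$ be the system from Proposition 3, with $\Theta=\mu$.

Put $R=R_\lambda$, $\mathcal B=\mathcal B_\lambda$, $\mathcal Q=\mathcal Q_\lambda=\bigcup_{\delta<\lambda}\mathcal Q_\delta$. By (7.1) every $E\in\mathcal B$ is bounded in $\lambda$.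

**(R)** *For $D\in\mathcal B$ and $\beta<\lambda$ we have $D\cap\beta\in\mathcal B$.* This is by induction on the stage at which $D$ appears. Limit stages are trivial. If $D$ arises on adding the point $\delta$, say $D=D_0\sqcup\{\delta\}$, then $D\cap\beta=D$ for $\beta>\delta$ and $D\cap\beta=D_0\cap\beta$ for $\beta\le\delta$. Let $D=B\sqcup\bigsqcup_{i\in s}T^i_N$ be a member of the family for $\mathfrak S_\delta^+$. If $\beta\ge\delta$, then $D\cap\beta=D$. If $\beta<\delta$, then each $T^i_N\cap\beta$ is a finite union of sets $E^i_k\cap\beta$, because $E^i_k\subseteq[\delta_k,\delta)$. These sets and $B\cap\beta$ are in $\mathcal B$ by induction.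

**Proof of Theorem A (1).** By (C2), $R$ is a directed union of finite-dimensional products of matrix algebras, hence regular. By Proposition 2 it has a faithful uniform left module. The injective hull of that module is a faithful indecomposable injective left module.

## 8. Annihilators in a right module

From now on suppose, for a contradiction, that $M$ is a faithful indecomposable injective right $R$-module. It is uniform.

**Fact A.** If $0\ne m\in M$ and $E\in\mathcal B$, then $mF_E\ne0$.

*Proof.* By (C1), $I=RF_ER=\bigoplus_{D\supseteq E}F_D$, a nonzero ideal. So $na\neq0$ for some $n\in M$, $a\in I$. Choose $0\neq u\in mR\cap naR$ and write $u=nab$. Then $ab\in I$ and $ab=(ab)c(ab)$ for some $c$, so $u=u(cab)\in uI\subseteq mI$. Thus $mF_D\neq0$ for some $D\supseteq E$. As $F_D=F_EF_D$, also $mF_E\ne0$. $\square$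

So to reach a contradiction it suffices to find one nonzero $m\in M$ and one $P\in\mathcal B$ with $mF_P=0$.

For $m\in M$ put
$$Z_E(m)=\{v\in V_E:\ m(v\otimes w)=0\text{ for all }w\in W_E\}.$$
In the right module $R/\tau(\Lambda)$ of Section 5, for example, the class of $1$ has $Z_E=\ker\varphi_E$. The set $\{a\in F_E:ma=0\}$ is a right ideal of $F_E$, so (E1) gives:

**(Z1)** It equals $Z_E(m)\otimes W_E$. So $m(v\otimes w)=0$ with $w\ne0$ implies $v\in Z_E(m)$.

**(Z2)** If $A\cap E=\emptyset$, then $Z_A(m)\otimes V_E\subseteq Z_{A\sqcup E}(m)$, because $(v\otimes x)\otimes(w\otimes w')=(v\otimes w)(x\otimes w')$.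

**Definition (free, good).** An element $0\neq n\in M$ is *free above $\beta$* if $Z_E(n)=0$ for all $E\in\mathcal B$ with $E\subseteq[\beta,\lambda)$. An element $0\ne m\in M$ is *good* if for all $A\in\mathcal B$ (including $A=\emptyset$, where rank-one elements are nonzero scalars), all rank-one $a\in F_A$ and all $\beta<\lambda$ there is $(E,q)\in\mathcal Q$ with $E\subseteq[\beta,\lambda)$, $E\cap A=\emptyset$ and $maq=0$.

In Section 5, the class $m$ of $1$ has the corresponding property: for each rank-one $a$, the product $maq_c$ vanishes for all $c$ outside the support set of $a$. The following dichotomy says that an element that is not good can be moved to a free one.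

**(W)** *If $0\neq m\in M$ is not good, there are $\beta<\lambda$, $A\in\mathcal B$ with $A\subseteq\beta$, and a rank-one $a\in F_A$ with $ma$ free above $\beta$.* Take $A,a,\beta$ violating goodness. Since $A$ is bounded, we may enlarge $\beta$ so that $A\subseteq\beta$. Then $maq\neq0$ for all $(E,q)\in\mathcal Q$ with $E\subseteq[\beta,\lambda)$. Such pairs exist by (Q), so $ma\ne0$. If $0\ne x\in V_E$ with $\emptyset\neq E\subseteq[\beta,\lambda)$, take $q=x\otimes y$ from (Q). Then $maq\neq0$ shows $x\notin Z_E(ma)$. For $E=\emptyset$, $Z_\emptyset(ma)=0$ since $ma\neq0$.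

## 9. Uniform right modules contain good elements

**Proposition 4.** $M$ contains a good element.

*Proof.* Suppose not. The plan: start with a free element $m_1$; uniformity forces relations among vectors far out, which give elements of $Z_D(m_1)$ that are not explained by the part of $D$ lying below; minimizing the tensor rank of such an element brings it to a pure tensor $g\otimes h$; and a pure tensor contradicts freeness of a suitable multiple of $m_1$.

**Step 0: the set $S$.** We collect the stages $\beta$ at which all needed free multiples of $m_1$ already occur below $\beta$. Take any $m_0\neq0$, and by (W) let $m_1=m_0a_0$ be free above some $\beta_0$. Fix $0\ne w_G\in W_G$ for each $G\in\mathcal B$. For $g\in V_G\setminus Z_G(m_1)$ put $p_g=g\otimes w_G$. By (Z1), $m_1p_g\neq0$, and it is not good. Let $S$ be the set of $\beta<\lambda$ with $\mathrm{cf}\,\beta=\omega_1$, $\beta>\beta_0$, such that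

(∗) for all $G\in\mathcal B$ with $G\subseteq\beta$ and all $g\in V_G\setminus Z_G(m_1)$ there are $\beta'<\beta$, $A\in\mathcal B$ with $A\subseteq\beta'$, and a rank-one $a\in F_A$, with $m_1p_ga$ free above $\beta'$.

*$S$ is stationary in $\lambda$.* For $\gamma<\lambda$ there are at most $\mu^\omega\cdot\mu=\mu$ pairs $(G,g)$ with $G\subseteq\gamma$. For each of them (W), applied to $m_1p_g$, gives an ordinal $\beta'$, and these can be bounded by some $\theta_0(\gamma)<\lambda$. A countable subset $G$ of an ordinal $\beta$ of cofinality $\omega_1$ is bounded in $\beta$, so $G\subseteq\gamma$ for some $\gamma<\beta$. So $S$ contains all $\beta>\beta_0$ of cofinality $\omega_1$ in the club of limit ordinals $\beta$ with $\theta_0(\gamma)<\beta$ for all $\gamma<\beta$. Hence $S$ is stationary.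

**Step 1: uniformity produces relations.** Let $\beta\in S$. We construct $D=D_\beta\in\mathcal B$ with $\beta\in D$ and $\zeta_\beta\in Z_D(m_1)$ such that, with $G_\beta=D\cap\beta$ and $H_\beta=D\setminus\beta$,
$$\zeta_\beta\notin Z_{G_\beta}(m_1)\otimes V_{H_\beta}.\tag{9.1}$$
Let $y_1,y_2\in V_{\{\beta\}}$ be independent and $0\neq w\in W_{\{\beta\}}$. As $m_1$ is free above $\beta_0<\beta$, (Z1) gives $m_1(y_i\otimes w)\ne0$. By uniformity there are $r_1,r_2\in R$ with
$$u=m_1(y_1\otimes w)r_1=m_1(y_2\otimes w)r_2\neq0.$$
Choose $D\in\mathcal B$ with $\beta\in D$ and $r_1,r_2\in\bigoplus_{E\subseteq D}F_E$. By Fact A there is a rank-one $b=z\otimes w''\in F_D$ with $ub\neq0$. By (C1), $r_ib\in F_D$. Choose $z'$ with $\langle w'',z'\rangle=1$. Then $b=b(z'\otimes w'')$, so $r_ib=r_ib(z'\otimes w'')\in V_D\otimes w''$. Write $D=\{\beta\}\sqcup D'$ and $r_ib=t_i\otimes w''$ with $t_i\in V_{\{\beta\}}\otimes V_{D'}$. By (4.3),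
$$(y_i\otimes w)\,r_ib=(y_i\otimes x_i)\otimes w'',\qquad x_i=(\langle w,\cdot\rangle\otimes1)(t_i)\in V_{D'}.$$
Both $m_1\big((y_i\otimes x_i)\otimes w''\big)$ equal $ub\neq0$. So by (Z1)
$$\zeta_\beta:=y_1\otimes x_1-y_2\otimes x_2\in Z_D(m_1),\qquad y_1\otimes x_1\notin Z_D(m_1).$$
By (R), $G_\beta$ and $H_\beta\ni\beta$ are in $\mathcal B$. To prove (9.1), put $H'=H_\beta\setminus\{\beta\}$. So $V_D=V_{G_\beta}\otimes V_{\{\beta\}}\otimes V_{H'}$ and $x_i\in V_{G_\beta}\otimes V_{H'}$. If (9.1) failed, applying a functional on $V_{\{\beta\}}$ with $y_1\mapsto1$, $y_2\mapsto0$ would give $x_1\in Z_{G_\beta}(m_1)\otimes V_{H'}$. Then $y_1\otimes x_1\in Z_{G_\beta}(m_1)\otimes V_{H_\beta}\subseteq Z_D(m_1)$ by (Z2), a contradiction.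

**Step 2: one lower part $G$ and least rank.** We make the lower part independent of $\beta$, so that relations far apart can be compared. The function $\beta\mapsto\sup G_\beta$ is regressive on $S$, since $G_\beta$ is a countable subset of $\beta$ and $\mathrm{cf}\,\beta=\omega_1$. By Fodor's lemma, and since an ordinal below $\lambda$ has at most $\mu$ countable subsets, there are $G\in\mathcal B$ and a stationary $S_2\subseteq S$ with $G_\beta=G$ for all $\beta\in S_2$. Let
$$\overline V=V_G/Z_G(m_1).$$
Let $\mathcal K$ be the set of pairs $(H,\eta)$ with $H\in\mathcal B$, $H\cap G=\emptyset$, and $0\neq\eta\in\overline V\otimes V_H$, such that lifts of $\eta$ to $V_G\otimes V_H$ lie in $Z_{G\sqcup H}(m_1)$, computed in the presentation $V_{G\sqcup H}=V_G\otimes V_H$. By (Z2) this does not depend on the lift, since two lifts differ by an element of $Z_G(m_1)\otimes V_H$. By Step 1, for every $\gamma<\lambda$ there is $(H,\eta)\in\mathcal K$ with $H\subseteq[\gamma,\lambda)$: take $\beta\in S_2$ with $\beta\ge\gamma$, $H=H_\beta$, and $\eta$ the image of $\zeta_\beta$, which is nonzero by (9.1). Let $r(\gamma)\ge1$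 be the least tensor rank of such an $\eta$. The map $r:\lambda\to\omega$ is nondecreasing and $\mathrm{cf}\,\lambda>\omega$. So there are $r$ and $\gamma_0$ with $r(\gamma)=r$ for all $\gamma\geq\gamma_0$.

**Step 3: the least rank is $1$.** We combine two relations of rank $r$ to get one of smaller rank. Choose recursively $\lambda$ many $(H_i,\eta_i)\in\mathcal K$ of rank $r$ with the $H_i\subseteq[\gamma_0,\lambda)$ pairwise disjoint, each lying above all earlier ones; this is possible because $\lambda$ is regular and the $H_i$ are bounded. The support of $\eta_i$ in $\overline V$ (the smallest subspace $Y$ with $\eta_i\in Y\otimes V_{H_i}$) has dimension $r$. As $|\overline V|\leq\mu$, there are at most $\mu$ subspaces of dimension $r$, so two supports agree. Thus for some $(H,\eta)$ and $(H',\eta')$ among our pairs,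
$$\eta=\sum_{j\le r}e_j\otimes h_j,\qquad\eta'=\sum_{j\le r}e_j\otimes h_j',$$
where $(e_j)$ in $\overline V$, $(h_j)$ in $V_H$, and $(h_j')$ in $V_{H'}$ are each independent. Use the tensor product presentations for the disjoint sets $G,H,H'$, so that no scalars intervene. If $r\ge2$, consider, with tensor factors arranged in the order $\overline V,V_H,V_{H'}$,
$$\eta\otimes h'_r-\eta'\otimes h_r=\sum_{j<r}e_j\otimes(h_j\otimes h_r'-h_r\otimes h_j')\ \in\ \overline V\otimes V_H\otimes V_{H'};$$
the terms with $j=r$ cancel. By (Z2), applied with $G\sqcup H$ and $H'$, and with $G\sqcup H'$ and $H$, its lifts lie in $Z_{G\sqcup H\sqcup H'}(m_1)$. It is nonzero, since for $j<r$ the tensors $h_j\otimes h'_r$ and $h_r\otimes h_j'$ are independent. So it gives a member of $\mathcal K$ for the set $H\sqcup H'\subseteq[\gamma_0,\lambda)$ with rank less than $r$. This contradicts $r(\gamma_0)=r$. Hence $r=1$.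

**Step 4: a pure tensor contradicts freeness.** Choose $\beta\in S$ with $G\subseteq\beta$, and $(H,\eta)\in\mathcal K$ with $H\subseteq[\max(\beta,\gamma_0),\lambda)$ and $\eta$ of rank one. So there are $g\in V_G\setminus Z_G(m_1)$ and $0\neq h\in V_H$ with $g\otimes h\in Z_{G\sqcup H}(m_1)$. Let $\beta',A,a$ be as in (∗) for $(G,g)$. For $w'\in W_H$, the element $a$ commutes with $h\otimes w'$, because $A\subseteq\beta'<\beta$ and $H\cap\beta=\emptyset$. So
$$m_1p_g\,a\,(h\otimes w')=m_1(g\otimes w_G)(h\otimes w')\,a=m_1\big((g\otimes h)\otimes(w_G\otimes w')\big)a=0.$$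
Thus $0\neq h\in Z_H(m_1p_ga)$ with $H\subseteq[\beta',\lambda)$. This contradicts that $m_1p_ga$ is free above $\beta'$. $\square$

## 10. A branch that kills a good element

**Proof of Theorem A (2).** Let $m\in M$ be good, by Proposition 4. We build a challenge *every* branch of which leads to $mF_P=0$. Since one branch was adjoined, Fact A is contradicted.

**Step 1: bookkeeping.** We want a thread $(E_k,q_k)$ such that for every $N$ and every $a$ in a spanning set of $F_{E_0\sqcup\dots\sqcup E_{N-1}}$ we have $m\,a\,q_N\cdots q_n=0$ for some $n\ge N$. There are countably many pairs $(N,a)$ along a branch, so each level $n$ takes care of one. For each finite sequence $s=((E_0,q_0),\dots,(E_{n-1},q_{n-1}))$ in $\mathcal Q$ with disjoint $E_k$ let $A_s=\bigsqcup E_k$ (so $A_s=\emptyset$ if $n=0$), and fix rank-one elements $(a^s_j)_{j<\omega}$ spanning $F_{A_s}$, repetitions allowed. Fix a surjection $\pi:\omega\to\omega\times\omega$, $\pi(n)=(N_n,j_n)$, with $N_n\le n$. Call $(E,q)\in\mathcal Q$ *admissible* for $s$, of length $n$, if $E\cap A_s=\emptyset$ and, with $(N,j)=\pi(n)$,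
$$m\,a^{s|N}_j\,q_Nq_{N+1}\cdots q_{n-1}\,q=0.\tag{10.1}$$
Here $s|N$ denotes the first $N$ terms of $s$. The element $a_j^{s|N}q_N\cdots q_{n-1}$ is a rank-one element of $F_{A_s}$. So goodness gives, for each $\beta<\lambda$, an admissible $(E,q)$ with $E\subseteq[\beta,\lambda)$.

**Step 2: closing off.** We find ordinals $\varepsilon$ below which admissible pairs can be found. As $|\mathcal Q_\beta|\le\mu$, there is $\theta:\lambda\to\lambda$ such that for all $\beta<\lambda$ and all $s$ in $\mathcal Q_\beta$ some admissible $(E,q)\in\mathcal Q_{\theta(\beta)}$ has $E\subseteq[\beta,\lambda)$. Let $C$ be the club of limit $\varepsilon<\lambda$ with $\theta(\beta)<\varepsilon$ for all $\beta<\varepsilon$. Then: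
$$\begin{gathered}\text{if }\varepsilon\in C,\ s\text{ is a finite sequence in }\mathcal Q_\varepsilon\text{ as above, and }\beta<\varepsilon,\\ \text{there is an admissible }(E,q)\in\mathcal Q_\varepsilon\text{ with }E\subseteq[\beta,\varepsilon).\end{gathered}\tag{10.2}$$
Indeed $\mathcal Q_\varepsilon=\bigcup_{\beta'<\varepsilon}\mathcal Q_{\beta'}$, so we may increase $\beta$ until $s$ is in $\mathcal Q_\beta$. The pair found in $\mathcal Q_{\theta(\beta)}$ is in $\mathcal Q_\varepsilon$, and its set $E$ is contained in $\theta(\beta)<\varepsilon$.

**Step 3: the challenge.** Pick points of $C$ of cofinality $\nu^+$, strictly increasing in type $\omega$. This is possible because $\nu^+<\lambda$ is regular. Let $\delta$ be their supremum; so $\mathrm{cf}\,\delta=\omega$. Passing to a subsequence $\varepsilon_0<\varepsilon_1<\cdots$ we may assume $\varepsilon_n>\delta_n$ for the fixed ladder of $\delta$. We construct $(E_\sigma,q_\sigma)\in\mathcal Q_{\varepsilon_n}$ for $|\sigma|=n+1$ by induction on $n$. Enumerate the $\nu$ many $\sigma$ of length $n+1$ in type $\nu$. In turn choose $(E_\sigma,q_\sigma)\in\mathcal Q_{\varepsilon_n}$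 admissible for
$$\big((E_{\sigma|1},q_{\sigma|1}),\dots,(E_{\sigma|n},q_{\sigma|n})\big),$$
with $E_\sigma\subseteq\varepsilon_n$ lying above $\delta_n$ (that is, $E_\sigma\subseteq[\delta_n,\varepsilon_n)$), above $\varepsilon_{n-1}$ if $n>0$, and above all sets $E_\tau$ with $|\tau|=n+1$ already chosen. This is possible by (10.2): the fewer than $\nu$ sets $E_\tau$ already chosen are each bounded in $\varepsilon_n$ by (7.1), and $\mathrm{cf}\,\varepsilon_n=\nu^+$, so their union is bounded in $\varepsilon_n$. All $E_\sigma$ are pairwise disjoint: on one level by the choice, and on different levels because the sets of level $n>0$ lie in $[\varepsilon_{n-1},\varepsilon_n)$ and those of level $0$ lie in $\varepsilon_0$. So this is a $\delta$-challenge.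

**Step 4: the contradiction.** By the construction of $\mathfrak S_\delta^+$, for some $f\in\nu^\omega$ the thread $(E_k,q_k)=(E_{f|k+1},q_{f|k+1})$ was adjoined, with $P=\bigsqcup E_k\in\mathcal B$ and idempotents $g_N$. By Proposition 3, $F_P$ is spanned by the elements $a\,g_N$ with $a=a^s_j$ and $s=((E_k,q_k))_{k<N}$. Given such $N$ and $j$, choose $n$ with $\pi(n)=(N,j)$; then $n\ge N$. We have
$$a\,g_N=a\,q_Ng_{N+1}=\dots=a\,q_Nq_{N+1}\cdots q_n\,g_{n+1},$$
and $m\,a\,q_N\cdots q_n=0$ by (10.1), since $(E_n,q_n)$ is admissible for $((E_k,q_k))_{k<n}$. So $mF_P=0$, contradicting Fact A. This proves (2), and with it Theorem A. $\blacksquare$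

For this ring $R$ the $T_0$-quotient of ${}_R\mathrm{Zg}$ has a dense point and that of $\mathrm{Zg}_R$ has none, although both lattices of open sets are the lattice of ideals of $R$. The ideal $0$ of $R$ is prime by Theorem B(a), applied on the left, and it is not in $\mathrm{Spec}_r(R)$. So by Theorem B(b) it is primitive on neither side, and the nonzero ideals of $R$ have no countable coinitial subset.
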